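\title{Semigroups with right noetherian semigroup algebras are finitely generated}

\begin{abstract}
We prove that a semigroup $S$ is finitely generated whenever its semigroup algebra $K[S]$ over a field $K$ is right noetherian, and we deduce the same statement for coefficients in any nonzero ring with identity. For cancellative monoids the ascending chain condition on right congruences already suffices, and it forces all conjugates of the unit group in the group of fractions to be commensurable. In the general case a minimal counterexample is embedded in a matrix ring over a division ring, and the commensurability of stabilizers of principal right ideals generated by matrices of minimal rank takes the place of the missing chain condition on left ideals.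
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $K$ be a field and $S$ a semigroup. The \emph{semigroup algebra} $K[S]$ is the $K$-vector space with basis $S$, with the multiplication that extends the multiplication of $S$ bilinearly. A ring is \emph{right noetherian} if it satisfies the ascending chain condition (a.c.c.) on right ideals: every chain $I_1\subseteq I_2\subseteq\cdots$ of right ideals is eventually constant. Is $S$ finitely generated whenever $K[S]$ is right noetherian? The answer is yes.

\begin{theorem}\label{thm:main}
Let $K$ be a field and $S$ a semigroup such that $K[S]$ is right noetherian. Then $S$ is finitely generated.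
\end{theorem}

If $K[S]$ has no identity element, a right ideal of the ring $K[S]$ need not be a $K$-subspace. The proof uses only chains of right ideals that are subspaces, so it does not matter whether one requires right ideals of an algebra to be subspaces.

The hypothesis has two combinatorial shadows (Lemma~\ref{lem:noeth}): $S$ has the a.c.c.\ on right ideals, that is, subsets $I$ with $IS\subseteq I$, and on right congruences, that is, equivalence relations $\rho$ such that $x\mathrel{\rho}y$ implies $xs\mathrel{\rho}ys$. In the simplest cases one of the two gives the theorem at once.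
\begin{itemize}
\item If $xy=x$ for all $x,y\in S$ (a left zero semigroup), every subset is a right ideal, so $S$ is finite.
\item If $xy=y$ for all $x,y\in S$ (a right zero semigroup), the only nonempty right ideal is $S$, but every equivalence relation is a right congruence, so again $S$ is finite.
\item If $S=G$ is a group, the only nonempty right ideal is $G$, but each subgroup $H$ gives the right congruence whose classes are the cosets $Hx$. So $G$ has the a.c.c.\ on subgroups, and such a group is finitely generated, since otherwise adjoining one generator at a time gives a strictly ascending chain.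
\end{itemize}
For commutative monoids the converse of Theorem~\ref{thm:main} holds by the Hilbert basis theorem. In general it fails: in the free monoid $S$ on $x,y$ the right ideals $yS\cup xyS\cup\dots\cup x^nyS$ increase strictly.

These cases suggest the answer yes. There are two reasons for caution. First, noetherian algebras are often not finitely generated: the field $K(x)$ is not, because finitely many generators involve only finitely many irreducible denominators. Second, the hypothesis is one-sided, and the natural attempt at a proof, which peels generators of right ideals off the left end of an element, terminates for an obvious reason only under a chain condition on \emph{left} ideals (Section~\ref{sec:canc}). Overcoming this is the main point of the paper.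

We also prove two supplements. The first removes the assumption on the coefficients. For a ring $R$ with $1$, the semigroup ring $R[S]$ is the free $R$-module with basis $S$, with $(rs)(r's')=(rr')(ss')$.

\begin{theorem}\label{thm:ring}
Let $R$ be a nonzero ring with $1$ and $S$ a semigroup such that $R[S]$ is right noetherian. Then $S$ is finitely generated.
\end{theorem}

The second treats cancellative monoids (those in which $ab=ac$ or $ba=ca$ implies $b=c$) under a purely combinatorial hypothesis.

\begin{theorem}\label{thm:canc}
Let $S$ be a cancellative monoid with a.c.c.\ on right congruences, with unit group $U$. Then $S$ is finitely generated, it has a group of right fractions $G=SS^{-1}$, which has a.c.c.\ on subgroups, and $U\cap gUg^{-1}$ has finite index in both $U$ and $gUg^{-1}$ for every $g\in G$.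
\end{theorem}

Theorem~\ref{thm:canc} is not needed for Theorem~\ref{thm:main}, but its proof is a small model of the general argument, so we give it first, in Section~\ref{sec:canc}, after the preliminaries of Sections~\ref{sec:acc} and~\ref{sec:index}. Sections~\ref{sec:prime}--\ref{sec:rest} prove Theorem~\ref{thm:main}. A minimal counterexample $S$ embeds in a matrix ring over a division ring. Its nonzero elements of minimal rank act by bijections between finitely many subspaces, which restores enough cancellation to imitate the model. Among them we find an ideal of \emph{deep} elements, whose complement lies in a finitely generated submonoid by minimality. The deep elements split into \emph{irreversible products}, the analogues of nonunits, for which peeling terminates, and the remaining elements, the analogues of units, which are handled by combining the group case with the right zero case above. Theorem~\ref{thm:ring} is deduced in Section~\ref{sec:ring}.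

\section{Chain conditions on $S$-sets}\label{sec:acc}

Let $S^1$ denote $S$ if $S$ has an identity element, and $S$ with an identity adjoined otherwise.

\begin{lemma}\label{lem:monoid}
Let $K$ be a field and $S$ a semigroup. If the right ideals of $K[S]$ that are $K$-subspaces satisfy the a.c.c., then $K[S^1]$ is right noetherian. If $S^1$ is finitely generated as a monoid, then $S$ is finitely generated as a semigroup.
\end{lemma}

\begin{proof}
The submodules of the right $K[S^1]$-module $K[S]$ are the right ideals of $K[S]$ that are subspaces, so this module is noetherian. The quotient $K[S^1]/K[S]$ has dimension at most $1$, and an extension of noetherian modules is noetherian. For the second claim, if $S=S^1$, add $1$ to the generators. If $S\neq S^1$, every element of $S$ is a nonempty product of the generators different from $1$, and these lie in $S$.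
\end{proof}

From now on $S$ is a monoid, and ``finitely generated'' refers to monoids, unital algebras, groups or $S$-sets, as appropriate. A (right) \emph{$S$-set} is a set $Z$ with a map $Z\times S\to Z$, $(z,s)\mapsto zs$, such that $z1=z$ and $(zs)s'=z(ss')$. A \emph{sub-$S$-set} is a subset $Y$ with $YS\subseteq Y$, and a \emph{congruence} on $Z$ is an equivalence relation $\rho$ such that $x\mathrel\rho y$ implies $xs\mathrel\rho ys$; then $Z/\rho$ is an $S$-set. For $Z=S$ these are the right ideals and right congruences of $S$. The \emph{Rees congruence} of a sub-$S$-set $Y$ has $Y$ as one class and all other classes singletons; the \emph{Rees quotient} collapses $Y$ to a point. If $Y$ is a two-sided ideal of $S$, the Rees quotient $S/Y$ is a monoid.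

We use the a.c.c.\ in two standard forms: every nonempty family has a maximal member, and, for sub-$S$-sets, every union $\bigcup_{i}z_iS$ equals the union of finitely many of its terms.

Let $K[Z]$ be the right $K[S]$-module with basis $Z$. We call $Z$ \emph{noetherian} if $K[Z]$ is a noetherian module.

\begin{lemma}\label{lem:noeth}
Let $K[S]$ be right noetherian.
\begin{enumerate}
\item[(a)] Finitely generated $S$-sets are noetherian. If $Z$ is noetherian, so are its sub-$S$-sets, its quotients, and the $S$-set $Z\cup\{0\}$ obtained by adjoining a fixed point.
\item[(b)] A noetherian $S$-set has a.c.c.\ on sub-$S$-sets and on congruences. In particular $S$ has a.c.c.\ on right ideals, on right congruences and on two-sided congruences.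
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The corresponding modules are, in order, a finitely generated module over a right noetherian ring, a submodule of $K[Z]$, a quotient of $K[Z]$, and the direct sum of $K[Z]$ with a one-dimensional module.

(b) The maps $Y\mapsto K[Y]$ and $\rho\mapsto\ker(K[Z]\to K[Z/\rho])$ to submodules of $K[Z]$ preserve inclusions. Both are injective: $Y=K[Y]\cap Z$, and $x\mathrel\rho y$ if and only if $x-y$ lies in the kernel.
\end{proof}

The next observation turns the a.c.c.\ into a statement about arbitrary sequences, which need not form a chain.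

\begin{lemma}\label{lem:rec}
If the $S$-set $Z$ has a.c.c.\ on sub-$S$-sets and $z_0,z_1,\ldots\in Z$, then $z_m\in z_nS$ for some $n<m$.
\end{lemma}

\begin{proof}
We have $\bigcup_nz_nS=\bigcup_{n\le N}z_nS$ for some $N$; take $m=N+1$.
\end{proof}

\section{Two lemmas on finite index}\label{sec:index}

The first lemma says that a group of symmetries of an $S$-set with a.c.c.\ can move a cyclic sub-$S$-set to only finitely many positions.

\begin{lemma}\label{lem:stab}
Let $Z$ be an $S$-set with a.c.c.\ on sub-$S$-sets, let $\Gamma$ be a group acting on $Z$ on the left by $S$-set automorphisms, and let $x\in Z$. Then $\{f\in\Gamma: fxS=xS\}$ has finite index in $\Gamma$.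
\end{lemma}

\begin{proof}
If $f\in\Gamma$ and $fxS\subseteq xS$, the chain $xS\subseteq f^{-1}xS\subseteq f^{-2}xS\subseteq\cdots$ stabilizes, say $f^{-n}xS=f^{-n-1}xS$; applying $f^{n+1}$ gives $fxS=xS$. By the a.c.c., $\bigcup_{f\in\Gamma}fxS=\bigcup_{k\le l}f_kxS$ for some $f_1,\dots,f_l\in\Gamma$. Given $f\in\Gamma$, pick $k$ with $fx\in f_kxS$. Then $f_k^{-1}fxS\subseteq xS$, hence $f_k^{-1}fxS=xS$. So the left cosets of $f_1,\dots,f_l$ cover $\Gamma$.
\end{proof}

For subgroups $H,H'$ of a group we write $H\preceq H'$, and say that $H$ is \emph{almost contained} in $H'$, if $[H:H\cap H']<\infty$. The relation is reflexive, holds when $H\subseteq H'$, and is preserved by group isomorphisms, in particular by conjugation. It is transitive, because $[H\cap H':H\cap H'\cap H'']\le[H':H'\cap H'']$. If $H\preceq H'$ and $h\in H$, then $h^k\in H'$ for some $k\ge1$, since two of the cosets $h^i(H\cap H')$ coincide.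

Lemma~\ref{lem:stab} will produce families of subgroups that are directed for $\preceq$, and we shall need a top element. The a.c.c.\ on subgroups does not give one directly, since a chain for $\preceq$ is not a chain for inclusion. The way out is to take a maximal subgroup $H$ among all those that are almost contained in a member of the family, and to show that anything larger for $\preceq$ has a finite-index subgroup that can be absorbed into $H$.

\begin{lemma}\label{lem:top}
Let $G$ be a group with a.c.c.\ on subgroups and $\mathcal H$ a nonempty set of subgroups, closed under conjugation, such that for any $H_1,\dots,H_k\in\mathcal H$ there is $N\in\mathcal H$ with $H_i\preceq N$ for all $i$. Then there is $L\in\mathcal H$ with $H'\preceq L$ for all $H'\in\mathcal H$.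
\end{lemma}

\begin{proof}
Call a subgroup of $G$ \emph{bounded} if it is almost contained in some member of $\mathcal H$. Members of $\mathcal H$ are bounded. Conjugates of bounded subgroups are bounded, because $\mathcal H$ is closed under conjugation. Finitely many bounded subgroups are almost contained in a common member of $\mathcal H$, by the hypothesis and transitivity. By the a.c.c.\ there is a bounded subgroup $H$ that is maximal for inclusion.

\emph{Claim: if $B$ is bounded and $H\preceq B$, then $B\preceq H$.} Let $F=H\cap B$ and $H=h_1F\cup\dots\cup h_kF$. Choose $N\in\mathcal H$ with $h_iBh_i^{-1}\preceq N$ for all $i$. Then each $B\cap h_i^{-1}Nh_i$ has finite index in $B$, and so does their intersection. A subgroup of finite index contains a normal subgroup of finite index (the intersection of its finitely many conjugates), so there is a normal subgroup $B_0$ of finite index in $B$ with $h_iB_0h_i^{-1}\subseteq N$ for all $i$. For $h=h_if\in H$ with $f\in F\subseteq B$ we get $hB_0h^{-1}=h_iB_0h_i^{-1}\subseteq N$. Hence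
\[
M=\langle hB_0h^{-1}:h\in H\rangle
\]
satisfies $B_0\subseteq M\subseteq N$, and $H$ normalizes $M$, so $HM$ is a subgroup. The group $H\cap M$ contains $F\cap B_0$, which has finite index in $F$ and hence in $H$. Thus $[HM:M]=[H:H\cap M]<\infty$, and $HM\preceq N$ because $M\subseteq N$. So $HM$ is bounded, and $HM=H$ by maximality. Therefore $B_0\subseteq M\subseteq H$, and $B\preceq H$.

Now take $L\in\mathcal H$ with $H\preceq L$. Given $H'\in\mathcal H$, choose $N\in\mathcal H$ with $L\preceq N$ and $H'\preceq N$. Then $H\preceq N$, so $N\preceq H$ by the claim, and $H'\preceq N\preceq H\preceq L$.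
\end{proof}

\section{The model case: cancellative monoids}\label{sec:canc}

Let $S$ be a cancellative monoid with unit group $U$. If $ab=u\in U$, then $ac=1$ for $c=bu^{-1}$, and $aca=a$ gives $ca=1$; so $a\in U$ and $b=a^{-1}u\in U$. Hence $S\setminus U$ is an ideal (possibly empty). Suppose that $S$ has a.c.c.\ on right ideals, and write $S\setminus U=p_1S\cup\dots\cup p_lS$. The natural guess is that $S$ equals $T=\langle U,p_1,\dots,p_l\rangle$. If $y_0\notin T$, then $y_0\notin U$, so $y_0=p_{k_1}y_1$, and $y_1\notin T$ because $p_{k_1}\in T$. Repeating, we obtain an infinite \emph{peeling sequence}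
\begin{equation}\label{eq:peel}
y_{n-1}=p_{k_n}y_n,\qquad y_n\in S\setminus T\qquad(n\ge1).
\end{equation}
It gives a chain $Sy_0\subseteq Sy_1\subseteq\cdots$ of left ideals. If this chain stabilized, we would have $y_n=qy_{n-1}=qp_{k_n}y_n$ for some $n$ and $q$, so $qp_{k_n}=1$, which is absurd. But we have no control over left ideals. What we have is Lemma~\ref{lem:rec}: $y_m=y_nv$ for some $n<m$ and $v\in S$. With $t=y_n$ and $u=p_{k_{n+1}}\cdots p_{k_m}$ this reads
\begin{equation}\label{eq:utv}
t=utv,\qquad u\in S\setminus U.
\end{equation}
The a.c.c.\ on right ideals alone does not exclude such an equation.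

\begin{example}\label{ex:wreath}
Let $G$ be the semidirect product of the free abelian group on $a_i$ $(i\in\mathbb Z)$ by an infinite cyclic group $\langle t\rangle$, with $a_it=ta_{i+1}$. Let $U=\langle a_i^{\pm1}:i\ge1\rangle$, and let $S$ be the set of elements $t^na_0^ev$ with $n,e\ge0$ and $v\in U$. Since $t^{-m}a_it^m=a_{i+m}$, the set $S$ is a submonoid with unit group $U$, and $t^na_0^evS$ consists of all $t^{n'}a_0^{e'}v'$ with $(n',e')\ge(n,e)$ in the lexicographic order. As $\mathbb N\times\mathbb N$ is well ordered lexicographically, every nonempty right ideal is of this form, and $S$ has a.c.c.\ on right ideals. Here $S\setminus U=a_0S$, while $t\notin\langle U,a_0\rangle$; indeed $t=a_0\,t\,a_1^{-1}$ is an instance of \eqref{eq:utv}. The conjugates of $U$ in $G$ are the groups $t^nUt^{-n}=\langle a_i^{\pm1}:i\ge1-n\rangle$, each of infinite index in the next. This family is directed for $\preceq$ and has no top element, so Lemma~\ref{lem:top} fails without the a.c.c.\ on subgroups.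
\end{example}

In the example the nonunit $a_0$ lies in $tUt^{-1}$, and no power of it lies in $U$. The proof below shows that \eqref{eq:utv} always forces $u\in tUt^{-1}$, and that the a.c.c.\ on right congruences forces $tUt^{-1}\preceq U$; together these exclude \eqref{eq:utv}. We recall \emph{Ore's theorem}: a cancellative monoid $S$ with $aS\cap bS\ne\emptyset$ for all $a,b\in S$ embeds in a group $G=SS^{-1}$ in which every element has the form $ab^{-1}$ with $a,b\in S$, its group of right fractions.

\begin{proof}[Proof of Theorem~\ref{thm:canc}]
\emph{Step 1: the group of fractions.} The Rees congruence of a right ideal $I$ grows with $I$ and determines $I$ as soon as $|I|\ge2$. So $S$ has a.c.c.\ on right ideals. Given $a,b\in S$, Lemma~\ref{lem:rec} applied to the sequence $b^na$ gives $b^ma=b^nas'$ with $n<m$ and $s'\in S$. Canceling $b^n$, we get $b^{m-n}a=as'\in aS\cap bS$. By Ore's theorem $G=SS^{-1}$ exists. For a subgroup $H\le G$, the relation ``$y\in Hx$'' is a right congruence on $S$. It grows with $H$ and determines $H$: an element $h=ab^{-1}$ lies in $H$ if and only if $a\in Hb$. So $G$ has a.c.c.\ on subgroups, and in particular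 $U$ is finitely generated.

\emph{Step 2: stabilizers.} If $v\in G$ and $vS=S$, then $v\in S$ and $vs=1$ for some $s\in S$, so $v\in U$. Hence for $m\in G$,
\[
\operatorname{St}(m):=\{f\in G: fmS=mS\}=\{f\in G:m^{-1}fmS=S\}=mUm^{-1}.
\]
The $S$-set $mS\subseteq G$ is isomorphic to $S$, and $\operatorname{St}(m)$ acts on it by automorphisms. Lemma~\ref{lem:stab} with $x=ms$ gives $\operatorname{St}(m)\preceq\operatorname{St}(ms)$ for all $m\in G$, $s\in S$.

\emph{Step 3: commensurability.} Let $m_1,\dots,m_k\in G$, with $m_i=a_ib_i^{-1}$. Then $a_iS=m_ib_iS\subseteq m_iS$, and repeated use of Step~1 gives an element $z\in\bigcap_ia_iS$. By Step~2, $\operatorname{St}(m_i)\preceq\operatorname{St}(z)$ for all $i$. So $\mathcal H=\{gUg^{-1}:g\in G\}$ satisfies the hypotheses of Lemma~\ref{lem:top}, and there is $t_0\in G$ with $gUg^{-1}\preceq t_0Ut_0^{-1}$ for all $g$. Replacing $g$ by $t_0g$ and conjugating by $t_0^{-1}$ gives $gUg^{-1}\preceq U$ for all $g$. Applying this to $g^{-1}$ and conjugating by $g$ gives $U\preceq gUg^{-1}$. These two relations are the last claim of the theorem.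

\emph{Step 4: peeling terminates.} The monoid $T=\langle U,p_1,\dots,p_l\rangle$ is finitely generated: take the $p_k$, and group generators of $U$ with their inverses. If $T\ne S$, then \eqref{eq:peel} and \eqref{eq:utv} hold. From $t=utv$ we get a chain of right ideals $tS\subseteq utS\subseteq u^2tS\subseteq\cdots$ of $S$. It stabilizes, and multiplying $u^ntS=u^{n+1}tS$ by $u^{-n}$ gives $tS=utS$. So $u\in\operatorname{St}(t)=tUt^{-1}\preceq U$, hence $u^k\in U$ for some $k\ge1$. This is impossible, since $u$ lies in the ideal $S\setminus U$.
\end{proof}

\section{Reduction to a monoid of matrices}\label{sec:prime}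

We turn to Theorem~\ref{thm:main}. A general monoid has no cancellation and no group of fractions. A substitute is available inside a matrix ring over a division ring, and we reach such a ring through a prime quotient of $K[S]$. Recall that a nonzero ring $A$ with $1$ is \emph{prime} if the product of two nonzero ideals is nonzero; equivalently, $aAb\neq0$ for all nonzero $a,b\in A$, since $(AaA)(AbA)=A(aAb)A$. An ideal $P$ is prime if the quotient by $P$ is a prime ring. By \emph{Goldie's theorem}, a prime right noetherian ring has a simple artinian ring of right fractions; we only use the consequence that it embeds unitally in a matrix ring $M_n(D)$ over a division ring $D$. We identify $M_n(D)$ with $\operatorname{End}(V)$, where $V=D^n$ is the right $D$-vector space of columns and maps are written on the left.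

\begin{proposition}\label{prop:red}
If Theorem~\ref{thm:main} fails for the field $K$, then there are a division ring $D$, a finite-dimensional right $D$-vector space $V\neq0$, a subring $A\subseteq\operatorname{End}(V)$ and a submonoid $S\subseteq A$, both containing the identity map, such that:
\begin{enumerate}
\item[(N)] $K[S]$ is right noetherian;
\item[(M)] $S$ is not finitely generated, but every proper quotient monoid of $S$ is;
\item[(P)] if $a,b\in A\setminus\{0\}$, then $asb\ne0$ for some $s\in S$.
\end{enumerate}
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:monoid} there is a counterexample $S'$ that is a monoid. By Lemma~\ref{lem:noeth} there is a congruence $\rho$ maximal with respect to $S'/\rho$ not being finitely generated. Then $S=S'/\rho$ satisfies (M), and (N) holds because $K[S]$ is a quotient of $K[S']$.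

The algebra $R=K[S]$ is not finitely generated. Otherwise it is generated by the finitely many elements of $S$ that occur in a finite generating set; if $T$ is the submonoid they generate, then $K[T]=K[S]$ and $T=S$. Since $R$ has a.c.c.\ on ideals, there is an ideal $P$ maximal with respect to $R/P$ not being finitely generated.

We claim that $P$ is prime. It is proper, as the zero algebra is finitely generated. Suppose that $I,I'$ are ideals properly containing $P$ with $II'\subseteq P$. As $R/I$ and $R/I'$ are finitely generated, there is a finitely generated subalgebra $B$ with $R=B+I=B+I'$. Write $I=x_1R+\dots+x_dR$ and enlarge $B$ so that it contains the $x_k$. Then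
\[
R=B+\sum_kx_kR=B+\sum_kx_k(B+I')\subseteq B+II'\subseteq B+P,
\]
so $R/P$ is finitely generated, a contradiction.

Let $A=R/P$. It is spanned over $K$ by the image of $S$. If the homomorphism $S\to A$ were not injective, this image would be finitely generated by (M), and so would $A$. So $S\subseteq A$. Goldie's theorem gives the embedding in $\operatorname{End}(V)$. Finally, if $a,b\in A$ are nonzero, then $aAb\ne0$, and $aAb$ is spanned over $K$ by the elements $asb$; this is (P).
\end{proof}

\begin{remark}
That $A$ is noetherian, prime and spanned by $S$ is not enough by itself: $A=K(x)$ has these properties for $S=A\setminus\{0\}$, which is not finitely generated. This is why (N), in the form of Lemma~\ref{lem:noeth}, is used throughout the rest of the proof.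
\end{remark}

\emph{In Sections~\ref{sec:rank}--\ref{sec:rest}, $S$ is as in Proposition~\ref{prop:red}, and we derive a contradiction.} The symbol $0$ denotes the zero map, which may or may not lie in $S$, and $O=S\cap\{0\}$. We regard $\operatorname{End}(V)$ as a right $S$-set by composition. Condition (M) will be used only in Proposition~\ref{prop:T0} and in the final contradiction.

\section{Elements of minimal rank}\label{sec:rank}

The rank of $a\in\operatorname{End}(V)$ is $\dim_D\operatorname{im}a$; the rank of a product is at most the rank of each factor. Let $r\ge1$ be the minimal rank of a nonzero element of $S$ (note $1\ne0$), and put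
\[
J=\{a\in S:\operatorname{rank}a=r\},\qquad\mathcal X=\{\operatorname{im}a:a\in J\},\qquad J_X=\{a\in J:\operatorname{im}a=X\}\quad(X\in\mathcal X).
\]
Minimal rank is the right place to look for cancellation: multiplying an element of $J$ either kills it or loses no dimension.

\begin{lemma}\label{lem:rank}
\begin{enumerate}
\item[(a)] $J\cup O$ is an ideal of $S$. If $a\in J$, $s\in S$ and $as\neq0$, then $\operatorname{im}(as)=\operatorname{im}a$.
\item[(b)] $\mathcal X$ is finite.
\item[(c)] $J_X\cup\{0\}$ is a noetherian $S$-set for each $X\in\mathcal X$.
\item[(d)] If $s\in S$ and $Y\in\mathcal X$, then either $sY=0$, or $sY\in\mathcal X$ and $s|_Y\colon Y\to sY$ is bijective. If moreover $s\in J_X$, then $sY=0$ or $sY=X$.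
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $a\in J$ and $s\in S$, the products $as$ and $sa$ have rank at most $r$, so each is $0$ or has rank $r$. If $as\neq 0$, then $\operatorname{im}(as)\subseteq\operatorname{im}a$ and both have dimension $r$.

(b) The right ideal $J\cup O$ is a finite union $\bigcup_ka_kS$. By (a) every element of $J$ has the same image as some nonzero $a_k$.

(c) By (a), $J_X\cup O$ is a right ideal of $S$, and $J_X\cup\{0\}$ is either this right ideal or this right ideal with a fixed point adjoined. Apply Lemma~\ref{lem:noeth}(a).

(d) Let $Y=\operatorname{im}b$ with $b\in J$. Then $sY=\operatorname{im}(sb)$, and $sb$ is $0$ or lies in $J$. In the second case $s|_Y$ is a surjection between spaces of dimension $r$. If $s\in J_X$, then $sY\subseteq X$, and we compare dimensions.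
\end{proof}

For $X,Y\in\mathcal X$, a \emph{morphism} $Y\to X$ is a map $s|_Y$ with $s\in S$ and $sY=X$. Identity maps and composites of morphisms are morphisms, so we have a category with finitely many objects, and by Lemma~\ref{lem:rank}(d) every morphism is a linear bijection. This category is our cancellative replacement for $S$. A morphism is \emph{reversible} if its linear inverse is again a morphism, that is, if it is an isomorphism of the category. Composites of reversible morphisms are reversible, and the reversible morphisms $X\to X$ form a subgroup $U_X$ of the group $\mathrm{GL}(X)$ of linear automorphisms of $X$. The following fact corresponds to ``$ab\in U$ implies $a,b\in U$''.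

\begin{lemma}\label{lem:factor}
If $\alpha,\beta$ are morphisms and $\alpha\beta$ is reversible, then $\alpha$ and $\beta$ are reversible.
\end{lemma}

\begin{proof}
$\alpha^{-1}=\beta(\alpha\beta)^{-1}$ and $\beta^{-1}=(\alpha\beta)^{-1}\alpha$ are composites of morphisms.
\end{proof}

The group $\mathrm{GL}(X)$ acts on the left, by composition, on the linear maps $V\to X$. The action commutes with right multiplication by $S$ and fixes $0$; it is free on the maps with image exactly $X$, since $fa=a$ means that $f$ is the identity on $\operatorname{im}a$. If $u\in S$ and $uX=X$, we write $\hat u=u|_X\in\mathrm{GL}(X)$; then $ua=\hat ua$ for every map $a$ with image in $X$. Now Step~1 of the model case can be repeated.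

\begin{lemma}\label{lem:ore}
If $c_1,\dots,c_k\in J_X$, then $c_1S\cap\dots\cap c_kS\cap J_X\neq\emptyset$.
\end{lemma}

\begin{proof}
Let first $k=2$, $a=c_1$, $b=c_2$. By (P) there is $s\in S$ with $bsa\ne0$. Put $y=bs$. Then $y\in J_X$ and $yX\ne0$, so $yX=X$ by Lemma~\ref{lem:rank}(d), and $y^na=\hat y^{\,n}a\in J_X$ for all $n\ge0$. Lemma~\ref{lem:rec} gives $\hat y^{\,m}a=\hat y^{\,n}as'$ with $n<m$ and $s'\in S$. Applying $\hat y^{\,-n}$, we get $y^{m-n}a=as'$, an element of $aS\cap bS\cap J_X$. For $k>2$, take $d\in c_1S\cap\dots\cap c_{k-1}S\cap J_X$ by induction and apply the case $k=2$ to $d$ and $c_k$.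
\end{proof}

The analogue of the group of fractions is the set of ``quotients $ba^{-1}$'' of elements of $J_X$:
\[
G_X=\{f\in\mathrm{GL}(X): fa=b\text{ for some }a,b\in J_X\}.
\]

\begin{lemma}\label{lem:GX}
$G_X$ is a subgroup of $\mathrm{GL}(X)$ with a.c.c.\ on subgroups, and it contains every morphism $X\to X$. In particular $U_X\le G_X$, and $U_X$ is finitely generated.
\end{lemma}

\begin{proof}
We have $1\in G_X$ since $J_X\neq\emptyset$, and $fa=b$ gives $f^{-1}b=a$. Let $fa=b$ and $f'a'=b'$ with $a,b,a',b'\in J_X$. By Lemma~\ref{lem:ore} there are $s,t\in S$ with $bs=a't\in J_X$. Then $as=f^{-1}bs\ne0$ and $f'f(as)=f'a't=b't\ne0$, so $as,b't\in J_X$ and $f'f\in G_X$. If $u\in S$, $uX=X$ and $a\in J_X$, then $\hat ua=ua\in J_X$, so $\hat u\in G_X$.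

For $H\le G_X$ let $\rho_H$ be the equivalence relation on $J_X\cup\{0\}$ with $x\mathrel{\rho_H}y$ if and only if $y\in Hx$. If $y=hx$, then $ys=hxs$, so $\rho_H$ is a congruence, and it grows with $H$. Suppose $H\le H'$ and $\rho_H=\rho_{H'}$. For $h\in H'$ write $ha=b$ with $a,b\in J_X$. Then $b\in Ha$, so $h\in H$ by freeness. Thus a strictly ascending chain of subgroups would give a strictly ascending chain of congruences on the noetherian $S$-set $J_X\cup\{0\}$.
\end{proof}

These constructions need only (N) and (P). Two examples will accompany the proof.

\begin{example}\label{ex:two}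
(i) Let $V=D$ and let $S$ be a submonoid of $D\setminus\{0\}$ satisfying (N); here (P) holds with $A=D$. Then $J=S$, $\mathcal X=\{V\}$, the morphisms are the elements of $S$, the group $U_V$ is the unit group $U$ of $S$, and $G_V=SS^{-1}$. This is the setting of Section~\ref{sec:canc}.

(ii) Let $D=K(x)$, let $V=D^2$ with standard basis $v_1,v_2$, and let $S=\{0,1\}\cup\{x^ke_{ij}:k\ge0,\ i,j\in\{1,2\}\}$, where the $e_{ij}$ are the matrix units. Modulo the line spanned by the zero element of $S$, the algebra $K[S]$ contains $M_2(K[x])$ as an ideal of codimension one, so (N) holds. Condition (P) holds with $A=M_2(K[x])$: $ae_{ij}b\neq0$ if column $i$ of $a$ and row $j$ of $b$ are nonzero. Here $r=1$ and $\mathcal X=\{X_1,X_2\}$ with $X_i=v_iD$. The morphisms $X_j\to X_i$ are the maps $v_jd\mapsto v_ix^kd$ with $k\ge0$, reversible exactly for $k=0$. So $U_{X_i}=1$ and $G_{X_i}=\{x^k:k\in\mathbb Z\}$.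
\end{example}

\section{Stabilizers and deep elements}\label{sec:deep}

For $a\in J_X$ let
\[
\operatorname{St}(a)=\{f\in\mathrm{GL}(X): faS=aS\}.
\]

\begin{lemma}\label{lem:St}
Let $a\in J_X$.
\begin{enumerate}
\item[(a)] $\operatorname{St}(a)\le G_X$.
\item[(b)] If $s\in S$ and $as\ne0$, then $\operatorname{St}(a)\preceq\operatorname{St}(as)$.
\item[(c)] If $X'\in\mathcal X$ and $\sigma\colon X\to X'$ is a linear bijection with $\sigma a\in J_{X'}$, then $\operatorname{St}(\sigma a)=\sigma\operatorname{St}(a)\sigma^{-1}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $faS=aS$, then $fa$ is a nonzero element of $aS$, so $fa\in J_X$.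
(b) The group $\operatorname{St}(a)$ acts on the right ideal $aS$ by $S$-set automorphisms. Lemma~\ref{lem:stab} with $x=as$ says that $\operatorname{St}(a)\cap\operatorname{St}(as)$ has finite index in $\operatorname{St}(a)$.
(c) For $g\in\mathrm{GL}(X')$ we have $g\sigma aS=\sigma aS$ if and only if $\sigma^{-1}g\sigma aS=aS$.
\end{proof}

In the model case all stabilizers were conjugate, so a top element for $\preceq$ made them all commensurable. Now there is no reason for the groups $\operatorname{St}(a)$ to be conjugate, and Lemma~\ref{lem:top} yields only that some of them are on top. We single out the corresponding elements.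

\begin{definition}
An element $a\in J_X$ is \emph{deep} if $\operatorname{St}(b)\preceq\operatorname{St}(a)$ for all $b\in J_X$. Let $J_X^*$ be the set of deep elements of $J_X$ and $J^*=\bigcup_{X\in\mathcal X}J_X^*$.
\end{definition}

In Example~\ref{ex:two}(i), $\operatorname{St}(a)=aUa^{-1}$ and every element is deep by Theorem~\ref{thm:canc}. In (ii), $x^ke_{ij}S=\{0\}\cup\{x^{k'}e_{im}:k'\ge k,\ m\in\{1,2\}\}$ is not preserved by any nontrivial power of $x$, so all stabilizers are trivial and $J^*=J$.

\begin{proposition}\label{prop:exist}
$J_X^*\ne\emptyset$ for every $X\in\mathcal X$.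
\end{proposition}

\begin{proof}
Lemma~\ref{lem:top} needs a family closed under conjugation, so let $\mathcal H=\{g\operatorname{St}(a)g^{-1}:g\in G_X,\ a\in J_X\}$, a set of subgroups of $G_X$ by Lemma~\ref{lem:St}(a). We first show that
\begin{equation}\label{eq:cofinal}
\text{every $H\in\mathcal H$ satisfies $H\preceq\operatorname{St}(c)$ for some $c\in J_X$.}
\end{equation}
Let $H=g\operatorname{St}(a)g^{-1}$ and $gb=b'$ with $b,b'\in J_X$. By Lemma~\ref{lem:ore}, $at=bs\in J_X$ for some $s,t\in S$. Then $c=gat=gbs=b's$ is nonzero and lies in $b'S$, so $c\in J_X$. By Lemma~\ref{lem:St}(b) and (c), $H\preceq g\operatorname{St}(at)g^{-1}=\operatorname{St}(c)$.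

Given $H_1,\dots,H_k\in\mathcal H$, choose $c_i$ for $H_i$ as in \eqref{eq:cofinal} and $z\in\bigcap_ic_iS\cap J_X$ by Lemma~\ref{lem:ore}. Then $H_i\preceq\operatorname{St}(c_i)\preceq\operatorname{St}(z)\in\mathcal H$. Since $G_X$ has a.c.c.\ on subgroups, Lemma~\ref{lem:top} gives $L\in\mathcal H$ with $\operatorname{St}(b)\preceq L$ for all $b\in J_X$. Any $c\in J_X$ with $L\preceq\operatorname{St}(c)$ is deep.
\end{proof}

Restricting attention to deep elements costs nothing, because they form an ideal and (M) takes care of the complement of an ideal.

\begin{proposition}\label{prop:ideal}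
$J^*\cup O$ is an ideal of $S$.
\end{proposition}

\begin{proof}
Let $a\in J_Y^*$ and $s\in S$. If $as\neq0$, then $as\in J_Y$ and $\operatorname{St}(b)\preceq\operatorname{St}(a)\preceq\operatorname{St}(as)$ for all $b\in J_Y$, so $as$ is deep.

Let $sa\ne0$. Put $X=sY\in\mathcal X$ and $\sigma=s|_Y\colon Y\to X$, so that $sa=\sigma a\in J_X$. Let $b\in J_X$. By Lemma~\ref{lem:ore} there is $w\in S$ with $z=saw\in bS\cap J_X$. Then $aw\in J_Y$ and $z=\sigma aw$. As $a$ is deep, $\operatorname{St}(aw)\preceq\operatorname{St}(a)$, and conjugation by $\sigma$ is an isomorphism $\mathrm{GL}(Y)\to\mathrm{GL}(X)$. By Lemma~\ref{lem:St}(b) and (c),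
\[
\operatorname{St}(b)\preceq\operatorname{St}(z)=\sigma\operatorname{St}(aw)\sigma^{-1}\preceq\sigma\operatorname{St}(a)\sigma^{-1}=\operatorname{St}(sa).
\]
So $sa$ is deep.
\end{proof}

\begin{proposition}\label{prop:T0}
There is a finitely generated submonoid $T_0\subseteq S$ with $S=T_0\cup J^*\cup O$.
\end{proposition}

\begin{proof}
Let $I=J^*\cup O$. Suppose first that $|I|=1$. Since $J^*\ne\emptyset$, we have $I=\{j\}$ with $j\ne0$, and $sj=j$ for all $s\in S$. Then $(1-j)sj=j-j^2=0$ for all $s$, so $j=1$ by (P), and $s=sj=j=1$ for all $s\in S$. This contradicts (M). Hence $|I|\ge2$. If $I=S$, take $T_0=\{1\}$. Otherwise the Rees quotient $S/I$ is a proper quotient, so it is finitely generated by (M). An element of $S\setminus I$ is a (possibly empty) product in $S/I$ of generators, none of which is the class of $I$, and this product is also valid in $S$. Let $T_0$ be the submonoid of $S$ generated by the generators lying in $S\setminus I$.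
\end{proof}

\section{Irreversible products}\label{sec:irr}

It remains to generate $J^*$. Peeling off nonunits, as in the model case, cannot work: in Example~\ref{ex:two}(ii) the nonunit $e_{11}$ satisfies $e_{11}=e_{11}e_{11}=\cdots$. What matters in a product $ps$ is not whether $p$ is a unit, but whether it acts reversibly on the image of $s$. If $p,s\in J^*$ and $ps\ne0$, then $p|_{\operatorname{im}s}$ is a morphism by Lemma~\ref{lem:rank}(d).

\begin{definition}
Let $\mathcal I$ be the set of all nonzero products $ps$ with $p,s\in J^*$ such that $p|_{\operatorname{im}s}$ is not reversible. Its elements are the \emph{irreversible products}, and such a pair $(p,s)$ is an \emph{irreversible factorization}.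
\end{definition}

By Proposition~\ref{prop:ideal}, $\mathcal I\subseteq J^*$. In Example~\ref{ex:two}(i), $\mathcal I=S\setminus U$; in (ii), $\mathcal I=\{x^ke_{ij}:k\ge1\}$, and $x^ke_{ij}=(xe_{ii})(x^{k-1}e_{ij})$.

\begin{lemma}\label{lem:pk}
We have $\mathcal IS\subseteq\mathcal I\cup\{0\}$. There are finitely many (possibly no) elements $p_1,\dots,p_l\in J^*$ such that every $y\in\mathcal I$ has an irreversible factorization $y=p_ky'$.
\end{lemma}

\begin{proof}
If $(p,s)$ is an irreversible factorization and $psw\neq0$, then $sw\in J^*$ and $\operatorname{im}(sw)=\operatorname{im}s$, so $(p,sw)$ is an irreversible factorization. By the a.c.c.\ on right ideals, $\mathcal IS=\bigcup_{k\le l}p_ks_kS$ for finitely many irreversible factorizations $(p_k,s_k)$. If $y=p_ks_kw\in\mathcal I$, take $y'=s_kw$.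
\end{proof}

The next lemma is the analogue of Step~4 in the model case. It is the only place where the definition of deep elements, rather than the fact that they form an ideal, is used.

\begin{lemma}\label{lem:utv}
Let $u\in J^*$, $t\in J_X$ and $v\in S$ satisfy $t=utv$. Then $uX=X$ and the morphism $\hat u=u|_X$ is reversible.
\end{lemma}

\begin{proof}
Since $tv\ne0$, we have $\operatorname{im}(tv)=X$, so $uX=\operatorname{im}(utv)=X$. As $u$ has rank $r$, its image is $X$, and $u\in J_X^*$. From $t=utv$ we get the chain $tS\subseteq utS\subseteq u^2tS\subseteq\cdots$ of right ideals of $S$, where $u^ntS=\hat u^{\,n}tS$. It stabilizes, and applying $\hat u^{-n}$ to $\hat u^{\,n}tS=\hat u^{\,n+1}tS$ gives $\hat u\in\operatorname{St}(t)$. Since $u$ is deep, $\operatorname{St}(t)\preceq\operatorname{St}(u)$, so $\hat u^{\,k}\in\operatorname{St}(u)$ for some $k\ge1$; replacing $k$ by $2k$, we may assume $k\ge2$. Then $\hat u^{-k}\in\operatorname{St}(u)$ as well, so $\hat u^{-k}u=uw$ for some $w\in S$. Restricting to $X$ gives $(uw)|_X=\hat u^{-k}\hat u=\hat u^{\,1-k}$. Hence $(u^{k-2}\cdot uw)|_X=\hat u^{\,k-2}\hat u^{\,1-k}=\hat u^{-1}$, so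 $\hat u^{-1}$ is a morphism.
\end{proof}

\begin{proposition}\label{prop:peel}
Let $T$ be a submonoid of $S$ containing $p_1,\dots,p_l$ and $J^*\setminus\mathcal I$. Then $J^*\subseteq T$.
\end{proposition}

\begin{proof}
Suppose $y_0\in J^*\setminus T$. Then $y_0\in\mathcal I$, so there is an irreversible factorization $y_0=p_{k_1}y_1$, and $y_1\in J^*\setminus T$ because $p_{k_1}\in T$. Continuing, we get irreversible factorizations $y_{n-1}=p_{k_n}y_n$ with $y_n\in J^*\setminus T$ for all $n\ge1$. By Lemma~\ref{lem:rec}, $y_m=y_nv$ for some $n<m$ and $v\in S$. Put $t=y_n$, $X=\operatorname{im}t$ and $u=p_{k_{n+1}}\cdots p_{k_m}$. Then $\operatorname{im}y_m=X$ by Lemma~\ref{lem:rank}(a), and $t=uy_m=utv$. The element $u$ is nonzero and lies in the ideal $J^*\cup O$, so $\hat u$ is reversible by Lemma~\ref{lem:utv}. Let $u'=p_{k_{n+2}}\cdots p_{k_m}$ (with $u'=1$ if $m=n+1$) and $Y=\operatorname{im}y_{n+1}$. From $y_{n+1}=u'y_m$ and $t=p_{k_{n+1}}y_{n+1}$ we see that $\beta=u'|_X\colon X\to Y$ and $\alpha=p_{k_{n+1}}|_Y\colon Y\to X$ are morphisms with $\hat u=\alpha\beta$. By Lemma~\ref{lem:factor}, $\alpha$ is reversible. This contradicts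 the irreversibility of the factorization $y_n=p_{k_{n+1}}y_{n+1}$.
\end{proof}

\section{The remaining elements}\label{sec:rest}

Fix $X\in\mathcal X$ and put $\mathcal I_X=\mathcal I\cap J_X$ and $\Omega_X=J_X^*\setminus\mathcal I$. By Proposition~\ref{prop:peel} it suffices to put each $\Omega_X$ into a finitely generated submonoid. In Example~\ref{ex:two}(i), $\Omega_V=U$; in (ii), $\Omega_{X_i}=\{e_{i1},e_{i2}\}$. In general the a.c.c.\ on sub-$S$-sets gives finitely many generators over $S$, which is useless here, since $S$ is what we are trying to generate. We need finitely many generators over $T_0$.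

The right zero semigroup of the introduction shows how to get them: if right multiplication by an element forgets the left factor, then congruences are plentiful, and their a.c.c.\ is a strong condition. The following lemma makes this precise; the right zero case is $T_0=\{1\}$ with $\pi$ constant.

\begin{lemma}\label{lem:types}
Let a monoid $S$ be the union of a submonoid $T_0$ and a subset $I$. Let $Z$ be an $S$-set with a.c.c.\ on congruences and $\pi\colon Z\to\Pi$ a map to a finite set such that $\pi(\omega)=\pi(\omega')$ implies
\begin{enumerate}
\item[(a)] $\pi(\omega w)=\pi(\omega'w)$ for all $w\in T_0$, and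
\item[(b)] $\omega s=\omega's$ for all $s\in I$.
\end{enumerate}
Then $Z$ is finitely generated as a $T_0$-set.
\end{lemma}

\begin{proof}
For $E\subseteq Z$ with $ET_0\subseteq E$, let $\omega\sim_E\omega'$ if $\omega=\omega'$, or if $\omega,\omega'\in E$ and $\pi(\omega)=\pi(\omega')$. This equivalence relation is a congruence of the $S$-set $Z$: if $\omega,\omega'\in E$ and $\pi(\omega)=\pi(\omega')$, then for $w\in T_0$ the elements $\omega w,\omega'w$ lie in $E$ and have the same image under $\pi$ by (a), while $\omega s=\omega's$ for $s\in I$ by (b). The relation $\sim_E$ grows with $E$. Among the sets $E=\omega_1T_0\cup\dots\cup\omega_hT_0$ $(h\ge0)$ choose one with $\sim_E$ maximal. If distinct $\omega,\omega'\notin E$ had $\pi(\omega)=\pi(\omega')$, then $E\cup\omega T_0\cup\omega'T_0$ would give a strictly larger congruence. So $\pi$ is injective on $Z\setminus E$, this set is finite, and $Z$ is generated over $T_0$ by $\omega_1,\dots,\omega_h$ and $Z\setminus E$.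
\end{proof}

To find $Z$ and $\pi$, consider $z\in\Omega_X$ and $s\in J^*$ with image $Y$. The product $zs$ depends only on $z|_Y$. If $z|_Y$ is zero or not reversible, then $zs\in\mathcal I_X\cup\{0\}$. If it is reversible, it is determined up to left multiplication by $U_X$. So after collapsing $\mathcal I_X$ to $0$ and dividing by $U_X$, right multiplication by deep elements sees only the set of those $Y$ on which $z$ acts reversibly. We now carry this out.

By Proposition~\ref{prop:ideal} and Lemma~\ref{lem:pk}, $\mathcal I_X\cup\{0\}\subseteq J_X^*\cup\{0\}$ are sub-$S$-sets of $J_X\cup\{0\}$. The Rees quotient of the second by the first is a noetherian $S$-set, which we identify with $\Omega_X\cup\{0\}$: the product of $z\in\Omega_X$ and $w\in S$ is $zw$ if $zw\in\Omega_X$, and $0$ otherwise.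

\begin{lemma}\label{lem:act}
Every $f\in U_X$ permutes each of the sets $J_X^*$, $\mathcal I_X$ and $\Omega_X$.
\end{lemma}

\begin{proof}
Write $f=q|_X$ with $q\in S$. For $y\in J_X^*$ the element $fy=qy$ has image $X$, and it is deep by Proposition~\ref{prop:ideal}. Let $y\in\mathcal I_X$ have the irreversible factorization $y=ps$. Then $\operatorname{im}p=X$ by Lemma~\ref{lem:rank}(a), so $qp=fp\in J^*_X$, and $(qp)|_{\operatorname{im}s}=f\circ p|_{\operatorname{im}s}$ is not reversible by Lemma~\ref{lem:factor}. So $fy=(qp)s\in\mathcal I_X$. Thus $f$ maps $J_X^*$ and $\mathcal I_X$ into themselves, and so does $f^{-1}\in U_X$. Hence $f$ permutes both sets and their difference $\Omega_X$.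
\end{proof}

Since $f(zw)=(fz)w$, Lemma~\ref{lem:act} shows that $U_X$ acts on $\Omega_X\cup\{0\}$ by $S$-set automorphisms. The set of orbits
\[
\overline\Omega_X=(U_X\backslash\Omega_X)\cup\{0\}
\]
is a quotient $S$-set, hence noetherian. For $z\in J_X^*\cup\{0\}$ let $[z]\in\overline\Omega_X$ be the orbit of $z$ if $z\in\Omega_X$, and $[z]=0$ otherwise; then $[z]w=[zw]$ for $w\in S$. Define the \emph{type} of $z\in J_X^*\cup\{0\}$ by
\[
\pi(z)=\{Y\in\mathcal X: zY=X\text{ and }z|_Y\text{ is reversible}\},
\]
so that $\pi(0)=\emptyset$. In Example~\ref{ex:two}(ii), $\pi(e_{ij})=\{X_j\}$.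

\begin{lemma}\label{lem:pi}
Let $z,z'\in J_X^*\cup\{0\}$.
\begin{enumerate}
\item[(a)] If $[z]=[z']$, then $\pi(z)=\pi(z')$.
\item[(b)] For $w\in S$ and $Y\in\mathcal X$: $Y\in\pi(zw)$ if and only if $wY\in\pi(z)$ and $w|_Y$ is reversible.
\item[(c)] If $\pi(z)=\pi(z')$ and $s\in J^*\cup O$, then $[zs]=[z's]$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We must show that $\pi$ is empty on $\mathcal I_X$ and constant on $U_X$-orbits. Let $z=ps$ be an irreversible factorization and suppose $Y\in\pi(z)$. Then $sY\ne0$, so $sY=\operatorname{im}s$ by Lemma~\ref{lem:rank}(d), and $z|_Y=p|_{\operatorname{im}s}\circ s|_Y$ is reversible. By Lemma~\ref{lem:factor}, $p|_{\operatorname{im}s}$ is reversible, a contradiction. For $f\in U_X$ we have $(fz)|_Y=f\circ z|_Y$, so $Y\in\pi(z)$ implies $Y\in\pi(fz)$; applying this to $f^{-1}$ gives $\pi(fz)=\pi(z)$.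

(b) If $Y\in\pi(zw)$, then $zwY=X$, so $wY\ne0$, $wY\in\mathcal X$, and $(zw)|_Y=z|_{wY}\circ w|_Y$ is a reversible composite of morphisms; both factors are reversible by Lemma~\ref{lem:factor}. Conversely, if $wY\in\pi(z)$ and $w|_Y$ is reversible, then $zwY=X$ and $(zw)|_Y$ is a composite of reversible morphisms.

(c) If $s=0$, both products are $0$. Let $s\in J^*$ and $Y=\operatorname{im}s$. Suppose $Y\notin\pi(z)=\pi(z')$. If $zs\ne0$, then $z\in J_X^*$ and $zY=X$ by Lemma~\ref{lem:rank}(d), so $z|_Y$ is not reversible and $zs\in\mathcal I_X$. In either case $[zs]=0$, and the same argument gives $[z's]=0$. Suppose $Y\in\pi(z)=\pi(z')$. Then $\zeta=z'|_Y\circ(z|_Y)^{-1}$ is a reversible morphism $X\to X$, so $\zeta\in U_X$, and $z's=z'|_Y\circ s=\zeta\circ z|_Y\circ s=\zeta zs$ with $zs\in J_X^*$. By Lemma~\ref{lem:act}, either $zs$ and $z's$ both lie in $\mathcal I_X$, or they lie in one $U_X$-orbit in $\Omega_X$. So $[zs]=[z's]$.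
\end{proof}

\begin{proposition}\label{prop:omega}
There is a finite set $F_X\subseteq S$ with $\Omega_X\subseteq\langle T_0\cup F_X\rangle$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:pi}(a), $\pi$ induces a map from $\overline\Omega_X$ to the set of subsets of $\mathcal X$, which is finite by Lemma~\ref{lem:rank}(b). By Lemma~\ref{lem:pi}(b), $\pi([z]w)=\pi(zw)$ depends only on $\pi(z)$ and $w$. Together with Lemma~\ref{lem:pi}(c) and Proposition~\ref{prop:T0}, this gives the hypotheses of Lemma~\ref{lem:types} with $Z=\overline\Omega_X$ and $I=J^*\cup O$. So $\overline\Omega_X$ is generated as a $T_0$-set by $0$ and finitely many orbits $[z_1],\dots,[z_d]$ with $z_k\in\Omega_X$. For $z\in\Omega_X$ we have $0\neq[z]=[z_k\tau]$ for some $k$ and $\tau\in T_0$, so $z_k\tau\in\Omega_X$ and $z=fz_k\tau$ with $f\in U_X$.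

By Lemma~\ref{lem:GX} the group $U_X$ is finitely generated. Finitely many generators together with their inverses generate it as a monoid, and they are morphisms, say $q_j|_X$ with $q_j\in S$ and $q_jX=X$. So $f=q|_X$ for a product $q$ of the $q_j$, and $z=qz_k\tau$ because $z_k\tau$ has image $X$. Take for $F_X$ the set of all $z_k$ and $q_j$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Suppose the theorem fails and let $S$ be as in Proposition~\ref{prop:red}. Let $T$ be the submonoid generated by $T_0$, by $p_1,\dots,p_l$, and by the sets $F_X$ for $X$ in the finite set $\mathcal X$. Then $T$ is finitely generated and contains $\bigcup_X\Omega_X=J^*\setminus\mathcal I$. By Proposition~\ref{prop:peel}, $J^*\subseteq T$. By Proposition~\ref{prop:T0}, $S=T\cup O$, and $|O|\le1$. So $S$ is finitely generated, contradicting (M).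
\end{proof}

\section{Coefficients in a ring}\label{sec:ring}

\begin{proof}[Proof of Theorem~\ref{thm:ring}]
Since $R\neq0$ has an identity, it has a maximal two-sided ideal $M$, and $R'=R/M$ is a simple ring with $1$. Its center $K$ is a field: for $0\ne c\in K$ the ideal $cR'$ is nonzero, so $c$ has an inverse, which is again central. The ring $R'[S]=K[S]\otimes_KR'$ is a quotient of $R[S]$, so it is right noetherian. Let $I$ be a right ideal of $K[S]$ that is a $K$-subspace. Then $I\otimes_KR'$ is a right ideal of $R'[S]$, since $(a\otimes\lambda)(s\otimes\mu)=as\otimes\lambda\mu$. Choose a $K$-basis $\mathcal B$ of $R'$ containing $1$. Then $K[S]\otimes_KR'=\bigoplus_{\lambda\in\mathcal B}K[S]\otimes\lambda$ and $I\otimes_KR'=\bigoplus_{\lambda\in\mathcal B}I\otimes\lambda$, so $(I\otimes_KR')\cap(K[S]\otimes1)=I\otimes1$. Thus $I\mapsto I\otimes_KR'$ is injective and preserves inclusions, and the right ideals of $K[S]$ that are subspaces satisfy the a.c.c. By Lemma~\ref{lem:monoid}, $K[S^1]$ is right noetherian. By Theorem~\ref{thm:main}, $S^1$ is finitely generated, and by Lemma~\ref{lem:monoid} so is $S$.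
\end{proof}
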